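\title{The limiting total domination ratio of claw-free cubic graphs}

\begin{abstract}
Let $f_t(k)$ be the supremum of $\gamma_t(G)/n(G)$ over all connected claw-free cubic graphs $G$ of order $n(G)\ge 2k$, where $\gamma_t$ is the total domination number. We prove that $f_t(k)\to 5/12$ as $k\to\infty$. The upper bound is the inequality $12\gamma_t\le 5n+6$, which holds for every connected claw-free cubic graph except one graph of order $8$. It is proved by attaching to each part of the graph that hangs on a bridge one of six cost vectors, and by cutting cycles at a cost that is always recovered. The lower bound is an explicit family of graphs of order $24j$ with $\gamma_t\ge 10j$. We also determine the orders $n$ for which $12\gamma_t=5n+6$ is attained, and hence $f_t(k)$ for every $k\ge5$.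
\end{abstract}

\section{Introduction}\label{sec:intro}

All graphs are finite and simple. A set $S$ of vertices \emph{dominates} a vertex $v$ if $v$ has a neighbor in $S$; a vertex does not dominate itself. The set $S$ is \emph{total dominating} if it dominates every vertex of the graph, and the \emph{total domination number} $\gamma_t(G)$ is the least size of such a set. Enlarging $S$ never destroys domination. A graph is \emph{cubic} if all degrees are $3$, and \emph{claw-free} if no vertex has three pairwise nonadjacent neighbors. We write $n(G)$ for the order of $G$.

In a cubic graph every vertex dominates three vertices, so $\gamma_t(G)\ge n(G)/3$, and the ratio $\gamma_t(G)/n(G)$ measures how much is lost because neighborhoods cannot be made to fit together. Small graphs can have a large ratio; for instance $\gamma_t(K_4)/n(K_4)=2/4$. To see what remains when small graphs are discarded, put, for $k\ge2$,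
\[
f_t(k)=\sup\Bigl\{\frac{\gamma_t(G)}{n(G)} :\ G \text{ connected, claw-free, cubic, } n(G)\ge 2k\Bigr\}.
\]
The sequence $f_t(k)$ is nonincreasing and bounded below by $1/3$, so it converges. It is known that $f_t(k)=\frac12$ for $k\in\{2,3,4\}$, that $f_t(k)=\frac49$ for $k\in\{5,\dots,9\}$, and that $f_t(10)\le\frac{10}{23}$. The question answered here is the value of the limit.

\begin{theorem}\label{thm:limit}
$\displaystyle\lim_{k\to\infty}f_t(k)=\frac5{12}$.
\end{theorem}

A \emph{diamond} is the graph $K_4-e$. Let $G_8$ be the graph obtained from two diamonds $a_ib_ic_id_i$ ($i=1,2$; the vertices $b_i,c_i$ have degree $3$ in the diamond) by adding the edges $d_1a_2$ and $d_2a_1$. Theorem~\ref{thm:limit} follows from two statements.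

\begin{theorem}\label{thm:upper}
If $G\ne G_8$ is a connected claw-free cubic graph of order $n$, then $12\gamma_t(G)\le 5n+6$. Moreover $12\gamma_t(G_8)=48=5\cdot 8+8$.
\end{theorem}

\begin{theorem}\label{thm:lower}
For every $j\ge2$ there is a connected claw-free cubic graph of order $24j$ with $\gamma_t\ge 10j$.
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:limit}]
Theorem~\ref{thm:lower} gives $f_t(k)\ge\frac5{12}$ for all $k$. For $k\ge5$ a graph of order $n\ge 2k\ge 10$ is not $G_8$, so Theorem~\ref{thm:upper} gives $\gamma_t/n\le\frac5{12}+\frac1{2n}$, and therefore $f_t(k)\le\frac5{12}+\frac1{4k}$.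
\end{proof}

A finer use of the same method settles the case of equality in Theorem~\ref{thm:upper}. This is not needed for the limit.

\begin{theorem}\label{thm:exact}
Equality $12\gamma_t=5n+6$ is attained by some connected claw-free cubic graph of order $n$ if and only if $n\equiv 6\pmod{12}$, $n\ge18$ and $n\notin\{30,54\}$. Consequently
\[
f_t(k)=\tfrac49\ \ (5\le k\le 9),\qquad f_t(k)=\tfrac37\ \ (10\le k\le 21),\qquad f_t(k)=\tfrac{14}{33}\ \ (22\le k\le 33),
\]
\[
f_t(k)=\tfrac5{12}+\tfrac1{2n_k}\ \ (k\ge34),\qquad\text{where } n_k=\min\{n\ge 2k:\ n\equiv 6\ (\mathrm{mod}\ 12)\}.
\]
\end{theorem}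

The value $5/12$ lies between two values that simple examples suggest. A claw-free cubic graph is made of triangles and diamonds (Section~\ref{sec:units}). The most regular large examples are cheap to dominate: replacing every vertex of a bridgeless cubic graph by a triangle gives ratio $1/3$, and a ring of $4m$ diamonds has ratio at most $3/8$. Subgraphs that hang on a bridge are expensive, because they get help from the outside at one vertex only: in Section~\ref{sec:lower} we meet such subgraphs that need $3$ of $7$ and $9$ of $21$ vertices. This suggests $3/7$, which is indeed the value of $f_t(k)$ for $10\le k\le21$. But a large connected graph needs triangles to carry many hanging subgraphs, and these triangles are cheap. A subgraph of the second kind together with the triangle that carries it needs $9+1$ of $21+3$ vertices, and $10/24=5/12$.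

The upper bound is the main part of the work. We measure a set $S$ in a region with vertex set $V$ by the additive quantity $12|S|-5|V|$, record for each subgraph hanging on a bridge four such costs, and show that these four numbers are always bounded by one of six fixed vectors (Sections~\ref{sec:networks} and~\ref{sec:rooted}). Any two of the six vectors combine to a cost of at most $6$, which gives Theorem~\ref{thm:upper} (Section~\ref{sec:upper}). Sections~\ref{sec:equality}--\ref{sec:exact} prove Theorem~\ref{thm:exact}.

\section{Units and links}\label{sec:units}

The \emph{ports} of a triangle are its three vertices; the ports of a diamond are its two vertices of degree $2$. The next lemma is the only place in the proof of the upper bound where claw-freeness is used.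

\begin{lemma}\label{lem:units}
Let $G\ne K_4$ be a connected claw-free cubic graph. Then $V(G)$ is partitioned into induced triangles and induced diamonds, called \emph{units}, such that every port is incident with exactly one edge that leaves its unit, and no other vertex is. Conversely, a cubic graph in which every vertex lies in a triangle is claw-free.
\end{lemma}

\begin{proof}
In a cubic graph a vertex is the center of a claw exactly when it lies in no triangle. This gives the converse, and shows that every vertex of $G$ lies in a triangle. Two triangles cannot share exactly one vertex, since that vertex would have degree at least $4$. Suppose that $abc$ and $bcd$ are triangles with $a\ne d$. Then $a$ and $d$ are nonadjacent, since otherwise $G=K_4$. The vertices $b$ and $c$ have all their neighbors in $\{a,b,c,d\}$, so the third neighbors of $a$ and of $d$ are adjacent to neither $b$ nor $c$. Hence $a,b,c,d$ lie in no further triangle. The units are these diamonds and the triangles that meet no other triangle; the statement about ports follows from the degrees.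
\end{proof}

The edges between different units are the \emph{links}. Contracting each unit to a node turns $G$ into a connected loopless multigraph $U$ in which triangles have degree $3$ and diamonds have degree $2$. Two nodes may be joined by several links. Three examples show the range of ratios among graphs without bridges.

\begin{example}\label{ex:g8}
We have $\gamma_t(G_8)=4$. The set $\{b_1,d_1,b_2,d_2\}$ is total dominating. Suppose that $S$ is total dominating and $|S|\le3$. Each diamond meets $S$, because all neighbors of $b_i$ lie in it; so one diamond, say the first, contains exactly one vertex of $S$. This vertex dominates both $b_1$ and $c_1$, so it is a port, by symmetry $d_1$. Then $a_1$ needs $d_2\in S$ and $d_1$ needs $a_2\in S$, so $S=\{d_1,a_2,d_2\}$. But $d_2$, with neighbors $b_2,c_2,a_1$, is not dominated.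
\end{example}

\begin{example}\label{ex:ring}
In a ring of $4m$ diamonds $a_ib_ic_id_i$ with links $d_ia_{i+1}$, choose $d_1,a_2,a_3,b_3,b_4,d_4$ in every group of four consecutive diamonds. The vertices $a_1$ and $d_2$ are dominated by $d_4$ of the preceding group and by $a_3$; the vertices $d_1,a_2$ dominate each other and $b_1,c_1,b_2,c_2$; the pairs $a_3,b_3$ and $b_4,d_4$ dominate their own diamonds. Hence $\gamma_t\le 3n/8$.
\end{example}

\begin{example}\label{ex:matching}
Suppose that all units are triangles and that $U$ has a perfect matching. Let $S$ consist of both ends of all matching links. Every triangle contains exactly one vertex of $S$; it is dominated by its partner and dominates the other two vertices of the triangle. Hence $\gamma_t=n/3$.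
\end{example}

We recall the facts about multigraphs that are used below. Let $H$ be a connected loopless multigraph. A \emph{bridge} is an edge whose deletion disconnects $H$; equivalently, an edge on no cycle (two parallel edges form a cycle). The \emph{cyclomatic number} is $c(H)=|E(H)|-|V(H)|+1$; it is $0$ exactly for trees, and it drops by $1$ when an edge that is not a bridge is deleted. A \emph{core} of $H$ is a component with at least two nodes of the multigraph obtained from $H$ by deleting all bridges. Every edge that is not a bridge lies on a cycle, no edge of which is a bridge; so each core is itself bridgeless, each node of a core has at least two edges in the core, and $H$ has a core whenever $c(H)\ge1$. \emph{Tutte's $1$-factor theorem} states that a finite graph has a perfect matching if and only if, for every vertex set $X$, deleting $X$ leaves at most $|X|$ components of odd order.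

\begin{lemma}\label{lem:multi}
Let $H$ be a connected bridgeless loopless multigraph with all degrees in $\{2,3\}$.
\begin{enumerate}
\item[(i)] If $v$ has degree $3$, then $H-v$ is connected. Hence $H$ stays connected when any two edges at $v$ are deleted.
\item[(ii)] The number of nodes of degree $3$ is $2(c(H)-1)$. If $c(H)=2$, then $H$ is the union of three internally disjoint paths between its two nodes of degree $3$.
\item[(iii)] If the set $R$ of nodes of degree $2$ has at most one element, then $H-R$ has a perfect matching. (For $R=\emptyset$ this is Petersen's theorem.)
\end{enumerate}
\end{lemma}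

\begin{proof}
(i) Every component of $H-v$ receives at least one of the three edges at $v$, and not exactly one, since that edge would be a bridge. So there is only one component.

(ii) The number of nodes of degree $3$ is $\sum_v(\deg v-2)=2|E|-2|V|=2(c-1)$. Let $c=2$ and let $v,q$ be the two nodes of degree $3$. Follow each edge at $v$ through nodes of degree $2$ until a node of degree $3$ is reached. If some such walk returned to $v$, it would use two edges at $v$, and the third edge at $v$ would be a bridge. So all three walks end at $q$, and they exhaust $H$ because $H$ is connected.

(iii) Let $X\subseteq V(H)\setminus R$ and let $C$ be a component of odd order of $H-R-X$. The number of edges from $C$ to $X\cup R$ is congruent to $3|C|$ modulo $2$, so it is odd; it is not $1$ because $H$ is bridgeless; so it is at least $3$. At most $3|X|+2$ edges meet $X\cup R$. Hence the number $o$ of odd components satisfies $3o\le 3|X|+2$, that is, $o\le|X|$. Apply Tutte's theorem to the simple graph underlying $H-R$.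
\end{proof}

\section{Expensive branches and the lower bound}\label{sec:lower}

A \emph{branch} is a connected graph $K$ in which one vertex, the \emph{anchor}, has degree $2$, all other vertices have degree $3$, and every vertex lies in a triangle. The branch \emph{hangs} in a larger graph if it is joined to the rest by a single edge, at the anchor. A set $S\subseteq V(K)$ is \emph{admissible} if it dominates every vertex of $K$ except possibly the anchor. If $K$ hangs in a graph $G$ and $S$ is total dominating in $G$, or if $K$ hangs in a larger branch and $S$ is admissible for that branch, then $S\cap K$ is admissible for $K$, because only the anchor of $K$ has a neighbor outside $K$.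

A branch interacts with the outside in two ways: its anchor may dominate the outside neighbor, and it may rely on that neighbor to be dominated. A branch is expensive if it is dense and charges extra for help. We call a branch \emph{$m$-rigid} if every admissible set has at least $m$ vertices, and at least $m+1$ vertices if it contains both the anchor and a neighbor of the anchor. We use three branches (Figure~\ref{fig:Q}).
\begin{itemize}
\item $L$ ($7$ vertices): a triangle $xyz$ with anchor $x$, a diamond $abcd$ with ports $a,d$, and the links $ya$, $zd$.
\item $M$ ($11$ vertices): a diamond $a'b'c'd'$ with ports $a',d'$ and anchor $a'$, with $d'$ linked to the anchor $\bar x$ of a copy $\bar L$ of $L$.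
\item $Q(A)$, for a branch $A$: a triangle $uvw$ with anchor $w$, with $u$ linked to the anchor of $A$ and $v$ linked to the anchor $a'$ of $M$. We write $Q=Q(L)$; it has $21$ vertices.
\end{itemize}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.05,o/.style={circle,draw,inner sep=1.7pt},s/.style={circle,draw,fill,inner sep=1.7pt}]
\node[s,label=above:$a$] (a) at (0,1) {};
\node[s,label=left:$b$] (b) at (-0.5,0) {};
\node[o,label=right:$c$] (c) at (0.5,0) {};
\node[o,label=left:$d$] (d) at (0,-1) {};
\node[s,label=above:$y$] (y) at (1.4,1) {};
\node[o,label=right:$z$] (z) at (1.4,-1) {};
\node[o,label=above:$x$] (x) at (2.2,0) {};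
\node[o,label=below:$u$] (u) at (3.2,0) {};
\node[s,label=right:$w$] (w) at (3.8,1) {};
\node[s,label=below:$v$] (v) at (4.4,0) {};
\node[o,label=above:$a'$] (a2) at (5.4,0) {};
\node[o,label=above:$b'$] (b2) at (6,0.6) {};
\node[o,label=below:$c'$] (c2) at (6,-0.6) {};
\node[s,label=above:$d'$] (d2) at (6.6,0) {};
\node[s,label=above:$\bar x$] (x3) at (7.6,0) {};
\node[o,label=above:$\bar y$] (y3) at (8.4,1) {};
\node[o] (z3) at (8.4,-1) {};
\node[s,label=above:$\bar a$] (a3) at (9.8,1) {};
\node[s,label=left:$\bar b$] (b3) at (9.3,0) {};
\node[o] (c3) at (10.3,0) {};
\node[o] (d3) at (9.8,-1) {};
\draw (a)--(b)--(d)--(c)--(a) (b)--(c) (a)--(y) (d)--(z) (x)--(y)--(z)--(x);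
\draw (x)--(u)--(w)--(v)--(u) (v)--(a2);
\draw (a2)--(b2)--(d2)--(c2)--(a2) (b2)--(c2) (d2)--(x3);
\draw (x3)--(y3)--(z3)--(x3) (y3)--(a3) (z3)--(d3);
\draw (a3)--(b3)--(d3)--(c3)--(a3) (b3)--(c3);
\draw[dashed] (w)--(3.8,1.8);
\draw[dotted] (-1,-1.3) rectangle (2.6,1.55);
\draw[dotted] (5.05,-1.3) rectangle (10.7,1.55);
\node at (0.8,-1.6) {$L$};
\node at (7.9,-1.6) {$M$};
\end{tikzpicture}
\caption{The branch $Q$ on $21$ vertices with anchor $w$; the dashed edge leads to the rest of the graph. It consists of the triangle $uvw$, the branch $L$ with anchor $x$ and the branch $M$ with anchor $a'$. The nine black vertices form a total dominating set of $Q$.}\label{fig:Q}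
\end{figure}

\begin{lemma}\label{lem:LMQ}
\begin{enumerate}
\item[(a)] $L$ is $3$-rigid.
\item[(b)] Every admissible set $S$ of $M$ has $|S|\ge4$. If $|S|=4$, then $S$ contains neither $a'$ nor a neighbor of $a'$.
\item[(c)] If $A$ is $m$-rigid, then every admissible set of $Q(A)$ has at least $m+6$ vertices. In particular every admissible set of $Q$ has at least $9$ vertices.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The six vertices $a,b,c,d,y,z$ must be dominated. Each of $x,y,z$ dominates two of them and each of $a,b,c,d$ dominates three. If two vertices dominated all six, they would lie in $\{a,b,c,d\}$ and dominate disjoint triples; $y$ forces $a$ and $z$ forces $d$, but $a$ and $d$ both dominate $b$ and $c$. So $|S|\ge3$. Now let $x,y\in S$ and $|S|=3$, with third vertex $t$. Neither $x$ nor $y$ dominates $b$, $c$ or $d$, so $t$ dominates all three. The common neighbors of $b$ and $c$ are $a$ and $d$, and neither is a neighbor of $d$, a contradiction. The case $x,z\in S$ is symmetric.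

(b) The diamond meets $S$, since $b'$ must be dominated, and $|S\cap\bar L|\ge3$ by (a). If $|S|=4$, then the diamond contains one vertex of $S$ and $|S\cap \bar L|=3$. That vertex dominates $b'$ and $c'$, so it is $a'$ or $d'$. If it is $a'$, then $d'$ needs $\bar x\in S$, and since $d'\notin S$ the vertex $\bar x$ has a neighbor in $S\cap\bar L$; this contradicts (a). So it is $d'$, which is not adjacent to $a'$.

(c) Let $t=|S\cap\{u,v,w\}|$. If $t\ge2$, then $|S|\ge m+4+2$. If $t=0$, then $u$ needs the anchor of $A$ in $S$, and this anchor is dominated inside $A$ because $u\notin S$; so $|S\cap A|\ge m+1$. Also $v$ needs $a'\in S$, so $|S\cap M|\ge5$ by (b), and $|S|\ge m+6$. If $t=1$, then $|S|\ge m+5$, and equality forces $|S\cap M|=4$. By (b), $a'\notin S$ and $a'$ can be dominated only by $v$, so $v\in S$. Then the neighbors $u,w,a'$ of $v$ are not in $S$, and $v$ is not dominated. So $|S|\ge m+6$.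
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:lower}]
Take triangles $u_iv_iw_i$ ($i\in\mathbb Z_j$), add the edges $v_iu_{i+1}$, and join each $w_i$ to the anchor of its own copy of $Q$. The graph is simple (as $j\ge2$), connected and cubic, it has order $24j$, and it is claw-free by Lemma~\ref{lem:units}. Let $S$ be total dominating and let $W$ be the set of the $3j$ vertices $u_i,v_i,w_i$. Each copy of $Q$ contains at least $9$ vertices of $S$. The $2j$ vertices $u_i,v_i$ have all their neighbors in $W$, and each vertex of $W$ dominates exactly two of them: $u_i$ dominates $v_i,v_{i-1}$, the vertex $v_i$ dominates $u_i,u_{i+1}$, and $w_i$ dominates $u_i,v_i$. So $|S\cap W|\ge j$ and $|S|\ge 9j+j$.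
\end{proof}

\section{Networks, types and four operations}\label{sec:networks}

\subsection*{The idea on an example}
For a branch $K$ with anchor $x$ and $i,j\in\{0,1\}$, let $m_{ij}$ be the least size of an admissible set that contains $x$ if $i=1$ and dominates $x$ if $j=1$; the value $0$ imposes no condition. These four numbers are all that the outside needs to know about $K$. We list them in the order $00,01,10,11$.

For $L$, the set $\{y,a,b\}$ is admissible and dominates $x$, the set $\{x,a,b\}$ is admissible and contains $x$, and $\{x,y,a,b\}$ does both. With Lemma~\ref{lem:LMQ}(a), the vector is $(3,3,3,4)$. For $M$, the set $\{d',\bar x,\bar a,\bar b\}$ is admissible, and $\{a',b',\bar y,\bar a,\bar b\}$ is admissible, contains $a'$ and dominates it. With Lemma~\ref{lem:LMQ}(b), the vector is $(4,5,5,5)$. For $Q$, Figure~\ref{fig:Q} and Lemma~\ref{lem:LMQ}(c) give $(9,9,9,9)$. To compare branches of different orders we measure the excess over the density $5/12$ and pass to $12m_{ij}-5n(K)$: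
\[
L:\ (1,1,1,13),\qquad M:\ (-7,5,5,5),\qquad Q:\ (3,3,3,3).
\]
Now join the anchors of $L$ and $M$ by an edge. Each anchor must be dominated inside its branch or by the other anchor. The economical ways to arrange this are the pairs of states $(00,11)$, $(11,00)$, $(01,01)$, $(10,10)$, and their costs are $1+5$, $13-7$, $1+5$, $1+5$. So this graph of order $18$ has $12\gamma_t-5n\le6$, that is, $\gamma_t\le8$; Section~\ref{sec:equality} shows that $\gamma_t=8$.

To prove $12\gamma_t-5n\le6$ in general we need a finite list of vectors that bound the cost vectors of all branches. The list must be closed under placing a triangle or a diamond on top of branches, any two of its members must combine to at most $6$, and it must provide a way of dealing with cycles. The following six \emph{types} do this: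
\[
\begin{array}{lll}
\varphi=(3,3,3,3), & \alpha=(1,1,1,13), & \delta=(-1,-1,11,11),\\[2pt]
\varepsilon=(-5,7,-5,7), & \beta=(-7,5,5,5), & \zeta=(-9,3,3,15).
\end{array}
\]
The types $\alpha,\beta,\varphi$ are the vectors of $L,M,Q$. The types $\varepsilon$ and $\zeta$ arise from a diamond on top of $\varphi$ and a triangle on top of two copies of $\varphi$ (Lemma~\ref{lem:steps}). The type $\delta$ will stand for a deleted link (Lemma~\ref{lem:cut}). Every type $\tau$ satisfies $\tau_{00}\le\tau_{01},\tau_{10}\le\tau_{11}$.

\subsection*{Definitions}
In the induction, parts of the graph are replaced by placeholders that remember only a type. This leads to the following objects.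

\begin{definition}\label{def:network}
A \emph{network} $\mathcal N$ consists of nodes and links. A node is a triangle (three ports), a diamond (two ports), a \emph{terminal} (one port) or a \emph{root} (one port); there is at most one root, and each terminal carries one of the six types. The links pair up the ports so that no link joins two ports of the same node and the resulting multigraph $U$ on the nodes is connected. Triangles and diamonds are \emph{units}, and $V$ is the set of their vertices; two vertices of $V$ are adjacent if they are adjacent in a unit or joined by a link. The network is \emph{rooted} if it has a root. The \emph{trivial} network of type $\tau$ is a root linked to a terminal of type $\tau$; every other network is required to contain a unit. We write $c(\mathcal N)=c(U)$, and bridges and cores of $\mathcal N$ are those of $U$.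
\end{definition}

A \emph{configuration} is a set $S\subseteq V$ together with a \emph{state} $ij\in\{00,01,10,11\}$ for each terminal. A terminal stands for a branch that has been removed, and the state has the meaning it had above: a terminal with $i=1$ dominates the vertex to which it is linked, and a terminal with $j=0$ \emph{requires} that this vertex be in $S$. Thus a vertex of $V$ is \emph{dominated} if it has a neighbor in $S$ or is linked to a terminal with $i=1$. The \emph{weight} of the configuration is
\[
12|S|-5|V|+\sum_{z\ \mathrm{terminal}}\tau(z)_{\mathrm{state}(z)},
\]
where $\tau(z)$ is the type of $z$.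

For an unrooted network, $\operatorname{val}(\mathcal N)$ is the least weight of a configuration in which all requirements are met and all vertices are dominated. By Lemma~\ref{lem:units}, a connected claw-free cubic graph $G\ne K_4$ is an unrooted network without terminals, and its value is
\[
\nu(G)=12\gamma_t(G)-5n(G).
\]
For a nontrivial rooted network, the \emph{anchor} $x$ is the vertex linked to the root. An \emph{$ij$-configuration} meets all requirements, dominates all vertices other than $x$, has $x\in S$ if $i=1$, and dominates $x$ if $j=1$ (necessarily by a vertex of the unit of $x$). Let $\operatorname{val}_{ij}(\mathcal N)$ be the least weight of an $ij$-configuration, and $\operatorname{val}(\mathcal N)$ the vector of these four numbers. They are finite, since $S=V$ is allowed, and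
\begin{equation}\label{eq:mono}
\operatorname{val}_{00}\le\operatorname{val}_{01},\operatorname{val}_{10}\le\operatorname{val}_{11},
\end{equation}
since more conditions leave fewer configurations. The value of the trivial network of type $\tau$ is $\tau$ by definition. Inequalities between vectors are entrywise, $\tau-c$ means that $c$ is subtracted from every entry, and $\mathcal N\le\tau-c$ abbreviates $\operatorname{val}(\mathcal N)\le\tau-c$.

Deleting a bridge $\ell$ leaves two \emph{sides}. A side without the root is regarded as a rooted network by linking a new root to its end of $\ell$; it is trivial if the side is a single terminal.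

\subsection*{Substitution and gluing}

\begin{lemma}[substitution]\label{lem:sub}
Let $\ell$ be a bridge of a network $\mathcal N$, let $\mathcal K$ be a side of $\ell$ without the root, and let the end $p$ of $\ell$ on the other side be a unit vertex. Suppose that $\mathcal K\le\tau-c$, and let $\mathcal N_\tau$ be obtained by replacing $\mathcal K$ by a terminal of type $\tau$ linked to $p$. Then $\operatorname{val}(\mathcal N)\le\operatorname{val}(\mathcal N_\tau)-c$.
\end{lemma}

\begin{proof}
Take an optimal configuration of $\mathcal N_\tau$, in which the new terminal has state $ij$. If $\mathcal K$ is a terminal, give it the same state. Otherwise let $x$ be the anchor of $\mathcal K$ and use an optimal $ij$-configuration of $\mathcal K$ in place of the terminal. If $i=1$, then $x\in S$ dominates $p$, as the terminal did. If $j=1$, then $x$ is dominated inside $\mathcal K$; if $j=0$, then $p\in S$ by the requirement of the terminal, and $p$ dominates $x$. Nothing else changes, and the weight drops by at least $c$.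
\end{proof}

\begin{lemma}[gluing]\label{lem:glue}
Let $\ell$ be a bridge of an unrooted network $\mathcal N$. If its sides are $\le\sigma-c$ and $\le\tau-c'$ for types $\sigma,\tau$, then $\operatorname{val}(\mathcal N)\le\mu(\sigma,\tau)-c-c'$, where
\[
\mu(\sigma,\tau)=\min(\sigma_{00}+\tau_{11},\ \sigma_{11}+\tau_{00},\ \sigma_{01}+\tau_{01},\ \sigma_{10}+\tau_{10}).
\]
Moreover $\mu(\sigma,\tau)\le6$ for all types $\sigma,\tau$.
\end{lemma}

\begin{proof}
At least one end of $\ell$ is a unit vertex, since $\mathcal N$ contains a unit. An $ij$-configuration of one side and an $i'j'$-configuration of the other combine to a configuration of $\mathcal N$ if ($j=1$ or $i'=1$) and ($j'=1$ or $i=1$): each anchor is then dominated on its own side or by the other anchor. If a side is a terminal, these two conditions are exactly the meaning of its state. The four pairs in the definition of $\mu$ satisfy them. For the bound we name one of the four sums for each of the $21$ unordered pairs.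
\begin{itemize}
\item $\varphi$ with any $\tau$: $\varphi_{11}+\tau_{00}=3+\tau_{00}\le6$.
\item $\alpha$ with $\tau=\alpha,\delta,\beta,\zeta$: $\alpha_{01}+\tau_{01}=2,0,6,4$. Also $\alpha_{10}+\varepsilon_{10}=-4$.
\item $\delta$ with $\tau=\delta,\varepsilon,\beta,\zeta$: $\delta_{01}+\tau_{01}=-2,6,4,2$.
\item $\varepsilon$ with $\tau=\varepsilon,\beta,\zeta$: $\varepsilon_{10}+\tau_{10}=-10,0,-2$.
\item $\beta_{00}+\beta_{11}=-2$, \ $\beta_{11}+\zeta_{00}=-4$, \ $\zeta_{01}+\zeta_{01}=6$. \qedhere
\end{itemize}
\end{proof}

\subsection*{Cutting a link}
Substitution and gluing work along bridges only. To destroy a cycle we delete one of its links and close the two free ports with terminals. A free port needs nothing from the outside, and one extra vertex of $S$ dominates it; so a terminal with vector $(0,0,12,12)$ could be removed at no loss. This vector is too large to be a type, since it would combine with $\varepsilon$ to $\min(7,7,7,7)=7>6$. We use $\delta=(0,0,12,12)-1$ and pay $1$ at each end.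

\begin{lemma}[cut]\label{lem:cut}
Let $\ell=pq$ be a link of $\mathcal N$ that is not a bridge. Let $\mathcal N'$ be obtained by deleting $\ell$ and linking a new terminal of type $\delta$ to each of $p,q$. Then $\operatorname{val}(\mathcal N)\le\operatorname{val}(\mathcal N')+2$ and $c(\mathcal N')=c(\mathcal N)-1$.
\end{lemma}

\begin{proof}
Links at terminals and at the root are bridges, so $p$ and $q$ are unit vertices, and neither is the anchor. Take an optimal configuration of $\mathcal N'$. If the new terminal at $p$ has state $00$ or $01$, it has weight $-1$ and dominates nothing; delete it. If it has state $10$ or $11$, it has weight $11$; delete it and add to $S$ a neighbor of $p$ in the unit of $p$, which dominates $p$, the only vertex that could have lost its dominator. In both cases the weight grows by at most $1$. Do the same at $q$ and restore $\ell$; an additional adjacency destroys no domination.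
\end{proof}

If $\mathcal N$ stays connected when $k$ given links are deleted, they can be cut one after another, since each is a non-bridge at its turn. The total \emph{cost} is $2k$.

\subsection*{Triangle and diamond steps}
The next lemma shows that the list of types is closed. Often the new vector lies below a type by a positive amount, the \emph{slack}; slack is what pays for cuts.

\begin{lemma}[steps]\label{lem:steps}
\emph{(T)} A triangle linked to the root and to terminals of types $A,B$ is $\le A*B-s$, where the commutative operation $*$ and the slack $s$ (in brackets) are given by
\[
\begin{array}{c|cccccc}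
* & \varphi & \alpha & \delta & \varepsilon & \beta & \zeta\\ \hline
\varphi & \zeta\,[0] & \alpha\,[0] & \alpha\,[2] & \delta\,[4] & \beta\,[0] & \varphi\,[0]\\
\alpha & & \alpha\,[2] & \alpha\,[4] & \delta\,[6] & \varphi\,[0] & \varphi\,[2]\\
\delta & & & \varepsilon\,[0] & \delta\,[8] & \varphi\,[2] & \varphi\,[4]\\
\varepsilon & & & & \delta\,[0] & \delta\,[2] & \delta\,[4]\\
\beta & & & & & \delta\,[4] & \delta\,[6]\\
\zeta & & & & & & \delta\,[8]
\end{array}
\]
\emph{(D)} A diamond linked to the root and to a terminal of type $A$ is $\le D(A)-s$, where
\[
\begin{array}{c|cccccc}
A & \varphi & \alpha & \delta & \varepsilon & \beta & \zeta\\ \hline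
D(A)\,[s] & \varepsilon\,[0] & \beta\,[0] & \varphi\,[0] & \zeta\,[4] & \alpha\,[4] & \delta\,[4]
\end{array}
\]
\end{lemma}

\begin{proof}
Let $c_{ij}$ be the values of the network.

(T) Let the triangle be $uvw$, with $u$ linked to $A$, $v$ to $B$ and $w$ to the root. A set $S$ in the triangle contributes $12|S|-15$. The terminal at $u$ needs $i=1$ only if $u$ has no neighbor in $S$, and $j=1$ only if $u\notin S$; the same holds at $v$. This gives
\[
\begin{array}{lll}
(\mathrm{t1}) & S=\emptyset: & c_{00}\le A_{11}+B_{11}-15,\\
(\mathrm{t2}) & S=\{w\}: & c_{10}\le A_{01}+B_{01}-3,\\
(\mathrm{t3}) & S=\{u\}\text{ or }\{v\}: & c_{01}\le A_{10}+B_{01}-3,\quad c_{01}\le A_{01}+B_{10}-3,\\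
(\mathrm{t4}) & S=\{u,v\}: & c_{01}\le A_{00}+B_{00}+9,\\
(\mathrm{t5}) & S=\{u,w\}\text{ or }\{v,w\}: & c_{11}\le A_{00}+B_{01}+9,\quad c_{11}\le A_{01}+B_{00}+9,\\
(\mathrm{t6}) & S=\{u,v,w\}: & c_{11}\le A_{00}+B_{00}+21.
\end{array}
\]
We go through the table, using \eqref{eq:mono} for entries that are not mentioned. In a pair written $AB$, the first type is $A$.
\begin{itemize}
\item $\varphi\varphi$: (t1), (t3), (t2), (t5) give $(-9,3,3,15)=\zeta$.
\item $\varphi\alpha,\ \varphi\delta,\ \alpha\alpha,\ \alpha\delta$: here $A_{10}=A_{01}$, so (t2) and (t3) give $c_{10},c_{01}\le A_{01}+B_{01}-3=1,-1,-1,-3$, and (t5) gives $c_{11}\le A_{01}+B_{00}+9=13,11,11,9$. These are $\alpha,\ \alpha-2,\ \alpha-2,\ \alpha-4$.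
\item $\varphi\varepsilon,\ \alpha\varepsilon,\ \delta\varepsilon$: (t3) gives $c_{01}\le A_{01}+\varepsilon_{10}-3=-5,-7,-9$, and (t5) gives $c_{11}\le A_{01}+\varepsilon_{00}+9=7,5,3$. These are $\delta-4,\ \delta-6,\ \delta-8$.
\item $\varphi\beta$: (t1) gives $c_{00}\le3+5-15=-7$, and (t5) gives $c_{11}\le3-7+9=5$. This is $\beta$.
\item $\varphi\zeta,\ \alpha\beta,\ \alpha\zeta,\ \delta\beta,\ \delta\zeta$: (t5) gives $c_{11}\le A_{01}+B_{00}+9=3,3,1,1,-1$, which bounds all four entries. These are $\varphi,\ \varphi,\ \varphi-2,\ \varphi-2,\ \varphi-4$.
\item $\delta\delta$: (t2) gives $c_{10}\le-5$ and (t5) gives $c_{11}\le7$. This is $\varepsilon$.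
\item $\varepsilon\varepsilon,\ \varepsilon\beta,\ \varepsilon\zeta,\ \beta\beta,\ \beta\zeta,\ \zeta\zeta$: (t4) gives $c_{01}\le A_{00}+B_{00}+9=-1,-3,-5,-5,-7,-9$, and (t6) bounds $c_{11}$ by these numbers plus $12$. These are $\delta-s$ with $s=0,2,4,4,6,8$.
\end{itemize}

(D) Let the diamond be $abcd$ with the port $a$ linked to the root and the port $d$ to $A$. A set $S$ contributes $12|S|-20$. The sets $\{d\}$, $\{b,d\}$, $\{a\}$, $\{a,b\}$ give
\[
c_{00}\le A_{10}-8,\qquad c_{01}\le A_{00}+4,\qquad c_{10}\le A_{11}-8,\qquad c_{11}\le A_{01}+4 .
\]
For $A=\varphi,\alpha,\varepsilon,\beta,\zeta$ these vectors are $(-5,7,-5,7)=\varepsilon$, $(-7,5,5,5)=\beta$, $(-13,-1,-1,11)=\zeta-4$, $(-3,-3,-3,9)=\alpha-4$ and $(-5,-5,7,7)=\delta-4$. For $A=\delta$ we get $c_{11}\le3$, which bounds all four entries.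
\end{proof}

Let $y$ be a unit of a rooted network all of whose links but one, say $g$, lead to terminals. To \emph{collapse} $y$ is to replace $y$ and these terminals by one terminal on $g$ of the type given by Lemma~\ref{lem:steps}. If $g$ leads to a unit, Lemmas~\ref{lem:sub} and~\ref{lem:steps} show that the old value is at most the new value minus the slack; if $g$ leads to the root, the new network is trivial and the same follows from Lemma~\ref{lem:steps} alone. Collapsing does not change the cyclomatic number. A \emph{reduction} of a rooted network $\mathcal N$ consists of $k\ge1$ cuts followed by collapses of total slack $s$; its \emph{surplus} is $s-2k$. The resulting network $\mathcal N'$ satisfies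
\begin{equation}\label{eq:red}
\operatorname{val}(\mathcal N)\le\operatorname{val}(\mathcal N')-(s-2k),\qquad c(\mathcal N')=c(\mathcal N)-k .
\end{equation}
We abbreviate successive diamond steps by arrows, as in $\delta\to\varphi\to\varepsilon\to\zeta\,[4]$; a missing bracket means slack $0$.

\begin{example}\label{ex:cell}
Regard $L$ as a rooted network and cut the link $ya$, at cost $2$. The diamond now carries a terminal $\delta$ and collapses to $\varphi$ with slack $0$. The triangle carries $\delta$ and $\varphi$ and collapses to $\alpha$ with slack $2$. The surplus is $0$, so $L\le\alpha$, which is the exact vector found above. Continuing, $D(\alpha)=\beta$ and $\alpha*\beta=\varphi$ reproduce the vectors of $M$ and $Q$. The entry $\varphi*\alpha=\alpha\,[0]$ is the step that can be repeated forever without gaining slack: a triangle and a copy of $Q$ add $24$ vertices and, as Lemma~\ref{lem:plus} will confirm, $10$ vertices of $S$.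
\end{example}

\section{Every rooted network is bounded by a type}\label{sec:rooted}

For networks without cycles the next theorem is Lemma~\ref{lem:steps} applied repeatedly. The difficulty is that every cut costs $2$, so a cut has to be placed where the collapses that it makes possible return at least as much slack. The table shows where to look: $\delta*\tau$ has slack at least $2$ unless $\tau=\delta$, and in that case the result $\varepsilon$ produces slack at least $4$ at a following diamond or at a triangle carrying $\delta$. When no such place exists, all units around the root are triangles, and a perfect matching does the work.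

\begin{theorem}\label{thm:R}
Every rooted network $\mathcal N$ satisfies $\mathcal N\le\tau$ for some type $\tau$.
\end{theorem}

\begin{proof}
We use induction on the pair ($c(\mathcal N)$, number of units), ordered lexicographically. For a trivial network there is nothing to prove.

\medskip\noindent\emph{Step 1: standard form.}
Let $r$ be the unit linked to the root. The root link is a bridge, and a cycle through $r$ uses two links of $r$. So if $r$ is a diamond, its other link is a bridge; if $r$ is a triangle, its two other links are both bridges or both non-bridges. When these links are bridges, the sides behind them have fewer units and no larger cyclomatic number. By induction and Lemma~\ref{lem:sub} they can be replaced by terminals, and Lemma~\ref{lem:steps} finishes the proof.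

So let $r$ be a triangle in a core $B$, which contains both non-root links of $r$. All nodes of $B$ are units. A diamond of $B$ has both links in $B$. A triangle of $B$ other than $r$ has two or three links in $B$; in the first case the third link is a bridge, and the side behind it has fewer units and no larger cyclomatic number, so it can again be replaced by a terminal. This does not increase the cyclomatic number and does not decrease the value. We may therefore assume that $\mathcal N$ is in \emph{standard form}: its nodes are those of $B$, the root and terminals. A triangle of $B$ other than $r$ is \emph{bare} if it has three links in $B$, and a \emph{$\tau$-triangle} if it has two links in $B$ and a terminal of type $\tau$.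

By \eqref{eq:red} and induction on the cyclomatic number, it suffices to find a reduction of surplus at least $0$.

\medskip\noindent\emph{Step 2: the reductions.}

\smallskip\noindent (a) \emph{There is a $\tau$-triangle $s$ with $\tau\ne\delta$.} Cut one of its links in $B$ and collapse $s$. The cost is $2$, and the slack of $\delta*\tau$ is $2,4,8,2,4$ for $\tau=\varphi,\alpha,\varepsilon,\beta,\zeta$. From now on all terminals have type $\delta$.

\smallskip\noindent (b) \emph{There is a $\delta$-triangle $s$, with links $\ell,g$ in $B$, such that $g$ leads to a diamond or $\delta$-triangle $y$, or such that both $\ell$ and $g$ lead to $r$.} Cut $\ell$, at cost $2$, and collapse $s$ to $\delta*\delta=\varepsilon$. In the first situation the other link of $y$ in $B$ is not $\ell$, since otherwise $B=\{s,y\}$ would not contain $r$; so $y$ can be collapsed next, and it gives $D(\varepsilon)=\zeta\,[4]$ or $\delta*\varepsilon=\delta\,[8]$. In the second situation $r$ carries $\delta$ and $\varepsilon$ and gives $\delta\,[8]$. The slack is at least $4$.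

\smallskip\noindent (c) \emph{$B$ contains three consecutive diamonds.} They do not form a closed ring, since $r\in B$. Cut the link that enters the first one, at cost $2$, and collapse: $\delta\to\varphi\to\varepsilon\to\zeta\,[4]$.

\smallskip\noindent (d) \emph{There is no bare triangle.} Then all nodes have degree $2$ in $B$, so $B$ is a cycle. A $\delta$-triangle has a neighbor on the cycle that is a diamond or a $\delta$-triangle, or has both links to $r$; so (b) applies. Otherwise $B$ consists of $r$ and $m\ge1$ diamonds, and $m\le2$ unless (c) applies. For $m=1$ this is the reduction of Example~\ref{ex:cell}, with cost $2$ and slack $2$. For $m=2$ cut a link at $r$: the diamonds give $\delta\to\varphi\to\varepsilon$, and $r$ gives $\delta*\varepsilon=\delta\,[8]$.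

\smallskip\noindent (e) \emph{A bare triangle $v$ is linked to a diamond or $\delta$-triangle $y$.} Let $e_3$ be such a link and $e_1,e_2$ the other links of $v$. By Lemma~\ref{lem:multi}(i), $B-v$ is connected and $e_1,e_2$ can both be cut, at cost $4$. The link $h\ne e_3$ of $y$ in $B$ does not lead to $v$: otherwise $\{y\}$ would be a component of $B-v$, so $B-v=\{y\}$, although $r\in B-v$ and $r\ne y$. So $h$ is not cut. Collapse $v$ to $\delta*\delta=\varepsilon$ and then $y$. The slack is $4$ if $y$ is a diamond and $8$ if $y$ is a $\delta$-triangle.

\smallskip\noindent (f) \emph{There are bare triangles, and none is linked to a diamond or a $\delta$-triangle.} We claim that $B$ contains no diamond and no $\delta$-triangle. Starting from such a node, follow $B$ in both directions through diamonds and $\delta$-triangles. No bare triangle is reached, so the walk closes up or ends at $r$ in both directions, using both links of $r$ in $B$. In either case $B$ is a cycle, which has no bare triangle. This proves the claim.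

So there are no terminals, and in $B$ all nodes have degree $3$ except $r$, which has degree $2$. Let $N$ be the number of nodes of $B$. The degree sum $3(N-1)+2$ is even, so $N$ is odd, and $N\ge3$. By Lemma~\ref{lem:multi}(iii), $B-r$ has a perfect matching. Here no reduction is needed: as in Example~\ref{ex:matching}, the ends of the matching links dominate all triangles other than $r$, each at weight $12-15=-3$. In $r=xuv$, with anchor $x$, add $\{x\}$ (weight $-3$, for the entries $00$ and $10$) or $\{x,u\}$ (weight $9$, for the entries $01$ and $11$). Hence
\[
\operatorname{val}(\mathcal N)\le(-3,9,-3,9)-3(N-1)\le(-9,3,-9,3)=\varepsilon-4 .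
\]

After (a), the cases (d), (e), (f) cover all possibilities.
\end{proof}

The root is more than a bookkeeping device: in (b), (c) and (e) it is the presence of $r$ in $B$ that guarantees a further link through which the collapse can proceed. In an unrooted network this has to be checked separately, and it fails once.

\section{Proof of the upper bound}\label{sec:upper}

\begin{proof}[Proof of Theorem~\ref{thm:upper}]
For $K_4$ we have $12\cdot2=24\le 5\cdot4+6$, and $\gamma_t(G_8)=4$ by Example~\ref{ex:g8}. Let $G\ne K_4,G_8$, regarded as an unrooted network with multigraph $U$. We show that $\nu=\nu(G)\le6$.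

\smallskip\noindent (i) \emph{$U$ has a bridge.} By Theorem~\ref{thm:R} both sides are bounded by types, and Lemma~\ref{lem:glue} gives $\nu\le6$.

\smallskip\noindent (ii) \emph{$U$ is bridgeless and has no triangle.} Then $U$ is a ring of $k$ diamonds, and $k\ge3$ because $k=2$ gives $G_8$. Cut a link, at cost $2$. We obtain a path of $k$ diamonds with a terminal $\delta$ at each end. The link to the last terminal is a bridge with one trivial side of type $\delta$. The other side collapses completely, and its first three diamonds give $\delta\to\varphi\to\varepsilon\to\zeta\,[4]$, so it is $\le\tau-4$ for some type $\tau$. Lemmas~\ref{lem:glue} and~\ref{lem:cut} give $\nu\le6-4+2=4$.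

\smallskip\noindent (iii) \emph{$U$ is bridgeless and has no diamond.} By Lemma~\ref{lem:multi}(iii), $U$ has a perfect matching. Example~\ref{ex:matching} gives $\gamma_t=n/3$, so $\nu=-n<0$.

\smallskip\noindent (iv) \emph{$U$ is bridgeless and has triangles and diamonds.} Since $U$ is connected, some triangle $v$ is linked to a diamond $y$, by a link $e_3$. By Lemma~\ref{lem:multi}, $U-v$ is connected and the number of triangles is even, so $U-v$ contains another triangle. Hence the link $h\ne e_3$ of $y$ does not lead to $v$, for otherwise $\{y\}$ would be a component of $U-v$. Cut the two links of $v$ other than $e_3$, at cost $4$. Now $h$ is a bridge. The side that consists of $v$, $y$ and two terminals $\delta$ is $\le\zeta-4$, by $\delta*\delta=\varepsilon\to\zeta\,[4]$, and the other side is bounded by a type by Theorem~\ref{thm:R}. So $\nu\le6-4+4=6$.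
\end{proof}

\begin{remark}
For $G_8$ the argument in (ii) finds only two diamonds, $\delta\to\varphi\to\varepsilon$, and no slack. Since $\mu(\delta,\varepsilon)=6$, it gives $\nu\le6+2=8$, which is the true value.
\end{remark}

This completes the proof of Theorem~\ref{thm:limit}. The remaining sections prove Theorem~\ref{thm:exact}.

\section{Graphs with $12\gamma_t=5n+6$}\label{sec:equality}

For a branch $A$, let $A^+$ be the branch that consists of a triangle $uvw$ with anchor $v$, with $u$ linked to the anchor of $A$ and $w$ linked to the anchor of a copy of $Q$. It has $24$ more vertices than $A$.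

\begin{lemma}\label{lem:plus}
If $A$ is $m$-rigid, then $A^+$ is $(m+10)$-rigid.
\end{lemma}

\begin{proof}
Let $S$ be admissible and $t=|S\cap\{u,v,w\}|$. By Lemma~\ref{lem:LMQ}(c), $|S|\ge m+9+t$. This is at least $m+10$ if $t\ge1$, and at least $m+11$ if $S$ contains $v$ and a neighbor of $v$, since then $t\ge2$. If $t=0$, then $u$ needs the anchor of $A$ in $S$, and that anchor is dominated inside $A$; so $|S|\ge(m+1)+9$.
\end{proof}

Put $A_0=L$ and $A_i=A_{i-1}^+$. Then $A_i$ has $7+24i$ vertices and is $(3+10i)$-rigid. The branch $Q_i=Q(A_i)$ has $21+24i$ vertices, and by Lemma~\ref{lem:LMQ}(c) its admissible sets have at least $9+10i$ vertices.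

\begin{proposition}\label{prop:attained}
For every $n\equiv6\pmod{12}$ with $n\ge18$ and $n\notin\{30,54\}$ there is a connected claw-free cubic graph of order $n$ with $12\gamma_t=5n+6$.
\end{proposition}

\begin{proof}
These orders are $n=18+24i$ and $n=78+24i$ with $i\ge0$. By Theorem~\ref{thm:upper} it suffices to give graphs with $\gamma_t\ge(5n+6)/12$. The graphs below are connected and cubic, and claw-free by Lemma~\ref{lem:units}. Let $S$ be total dominating.

\emph{Order $18+24i$.} Link the anchors of $A_i$ and $M$. Then $|S|\ge(3+10i)+4$. Equality forces $|S\cap M|=4$ and $|S\cap A_i|=3+10i$. By Lemma~\ref{lem:LMQ}(b), $a'$ is then dominated by the anchor of $A_i$, which is therefore in $S$; and $a'\notin S$, so that anchor is dominated inside $A_i$. This contradicts rigidity. So $|S|\ge8+10i=(5n+6)/12$.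

\emph{Order $78+24i$.} Let $E_i$ be the branch that consists of a diamond with one port linked to the anchor of $Q_i$, the other port being the anchor; it has $25+24i$ vertices. The diamond meets $S$, so $|S\cap E_i|\ge10+10i$. If equality holds, the diamond contains one vertex of $S$, which dominates both non-ports and is therefore a port; and no port is a neighbor of the anchor in $E_i$. So $|S\cap E_i|\ge11+10i$ whenever the anchor is dominated inside $E_i$. Take a triangle $u_1u_2u_3$ and link $u_1,u_2,u_3$ to the anchors of $E_i,E_0,E_0$. The order is $3+75+24i$. If $t$ of the vertices $u_1,u_2,u_3$ are in $S$, then at least $3-t$ of the three anchors are dominated inside their branches. So $|S|\ge(30+10i)+(3-t)+t=33+10i=(5n+6)/12$.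
\end{proof}

\section{Cores other than cells save two more}\label{sec:Rplus}

To exclude the orders $30$ and $54$ we must improve $\nu\le6$. In Example~\ref{ex:cell} the slack pays exactly for the cut, and nothing can be gained because $\alpha$ is the true vector of $L$. We show that this is the only kind of core for which nothing can be gained. A \emph{cell} is a core that consists of a triangle and a diamond joined by two links. A core that is not a cell is \emph{bad}.

\begin{theorem}\label{thm:Rplus}
A rooted network with a bad core satisfies $\mathcal N\le\tau-2$ for some type $\tau$.
\end{theorem}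

\begin{proof}
We use the same induction and the same notation as in the proof of Theorem~\ref{thm:R}. The cores of a side of a bridge are the cores of $\mathcal N$ that lie in that side. In Step~1, if one of the sides that are replaced by terminals contains a bad core, then it is $\le\sigma-2$ for a type $\sigma$ by induction, the other sides and the network obtained after the replacement are bounded by types by Theorem~\ref{thm:R}, and Lemma~\ref{lem:sub} gives the claim. This covers the case that $r$ lies in no core. So we may assume that $\mathcal N$ is in standard form and that $B$ is bad. By \eqref{eq:red}, a reduction suffices if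
\begin{itemize}
\item its surplus is at least $2$ (apply Theorem~\ref{thm:R} to the result), or
\item its surplus is at least $0$ and the result has a bad core (apply the induction hypothesis).
\end{itemize}
If some terminal has type $\alpha$, $\varepsilon$ or $\zeta$, reduction (a) has slack at least $4$ and surplus at least $2$. So let all terminals have type $\varphi$, $\beta$ or $\delta$. The following part of Lemma~\ref{lem:steps} lists what a diamond, a $\varphi$-, a $\beta$- or a $\delta$-triangle makes of an incoming type $X$.
\begin{equation}\label{eq:table}
\begin{array}{c|cccc}
X & D(X) & \varphi*X & \beta*X & \delta*X\\ \hline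
\varphi & \varepsilon\,[0] & \zeta\,[0] & \beta\,[0] & \alpha\,[2]\\
\alpha & \beta\,[0] & \alpha\,[0] & \varphi\,[0] & \alpha\,[4]\\
\delta & \varphi\,[0] & \alpha\,[2] & \varphi\,[2] & \varepsilon\,[0]\\
\varepsilon & \zeta\,[4] & \delta\,[4] & \delta\,[2] & \delta\,[8]\\
\beta & \alpha\,[4] & \beta\,[0] & \delta\,[4] & \varphi\,[2]\\
\zeta & \delta\,[4] & \varphi\,[0] & \delta\,[6] & \varphi\,[4]
\end{array}
\end{equation}

\medskip\noindent\emph{Case 1: there is no bare triangle.} Then $B$ is a cycle $r,z_1,\dots,z_p$. We make one cut and need slack at least $4$. Cut the link $rz_1$, put $X_0=\delta$, collapse $z_1,\dots,z_p$ in turn, let $X_i$ be the type after $z_i$, and let $I$ be the total slack of these $p$ steps. Finally $r$ gives $\delta*X_p$, whose slack is in the last column of \eqref{eq:table}.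

If $p=1$, then $z_1$ is a triangle, since $B$ is not a cell. For a terminal of type $\varphi,\beta,\delta$ we get $X_1=\alpha\,[2],\varphi\,[2],\varepsilon\,[0]$, and the total slack is $2+4$, $2+2$, $0+8$.

Let $p\ge2$ and suppose that the total slack is less than $4$. All slacks are even, so by the last column either (1) $X_p=\delta$ and $I\le2$, or (2) $X_p\in\{\varphi,\beta\}$ and $I=0$. In both situations we try the opposite direction.

(1) The only entry of \eqref{eq:table} with result $\delta$ and slack at most $2$ is $\beta*\varepsilon=\delta\,[2]$. So $z_p$ is a $\beta$-triangle, $X_{p-1}=\varepsilon$, and all earlier slacks are $0$. The entries with result $\varepsilon$ are $\delta*\delta$ and $D(\varphi)$, so $z_{p-1}$ is a $\delta$-triangle, or it is a diamond and $X_{p-2}=\varphi$. Cut the link $z_pr$ instead. Then $z_p$ gives $\beta*\delta=\varphi\,[2]$. If $z_{p-1}$ is a $\delta$-triangle, it gives $\delta*\varphi=\alpha\,[2]$, and the slack is $4$. If $z_{p-1}$ is a diamond, then $X_{p-2}=\varphi\ne X_0$, so $z_{p-2}$ exists; $z_{p-1}$ gives $D(\varphi)=\varepsilon$, and $z_{p-2}$ gives slack at least $2$ by the row $\varepsilon$. Again the slack is at least $4$.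

(2) All $p$ steps have slack $0$. In the row $\delta$ these steps are a diamond, with result $\varphi$, and a $\delta$-triangle, with result $\varepsilon$. The row $\varepsilon$ has no entry of slack $0$ and $p\ge2$, so $z_1$ is a diamond and $X_1=\varphi$. Apply the same analysis to the reversed order $z_p,\dots,z_1$. It gives slack at least $4$, or falls under (1), which is settled, or falls under (2), and then $z_p$ is a diamond. We exclude the last possibility. Steps of slack $0$ lead from $\varphi$ to $\varepsilon,\zeta,\beta$, from $\zeta$ to $\varphi$, from $\beta$ to $\beta$, and from $\varepsilon$ nowhere. So $X_{p-1}\in\{\varphi,\varepsilon,\zeta,\beta\}$. But a diamond step with result $X_p\in\{\varphi,\beta\}$ starts from $\delta$ or $\alpha$.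

\medskip\noindent\emph{Case 2: there is a bare triangle.} By Lemma~\ref{lem:multi}(ii) the number of bare triangles is $2(c(B)-1)$, so $c(B)\ge2$. Moreover $B$ contains no triangle and diamond joined by two links: the third link of the triangle could not be in $B$, where it would be a bridge, so the two units would be all of $B$, and there would be no bare triangle. The units of the result of a reduction, and the links between them, belong to $B$. Hence every core of the result is bad, and
\begin{equation}\label{eq:bad}
\text{a reduction with $k$ cuts and surplus $\ge0$ suffices if } c(B)-k\ge1 .
\end{equation}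
If a terminal has type $\varphi$ or $\beta$, reduction (a) has one cut and surplus $0$, and \eqref{eq:bad} applies. So let all terminals have type $\delta$. If there is a $\delta$-triangle, then it is linked to a bare triangle, and (e) has surplus $8-4$, or else (b) applies and has surplus at least $4-2$. So let there be no terminals. In case (f) we have $\mathcal N\le\varepsilon-4$. Otherwise a bare triangle is linked to a diamond, and (e) has two cuts and surplus $0$; by \eqref{eq:bad} this suffices if $c(B)\ge3$.

It remains to treat $c(B)=2$. By Lemma~\ref{lem:multi}(ii) there are two bare triangles $v,q$, joined by three paths: $P_1$ and $P_2$ with $m_1$ and $m_2$ diamonds, and $P_3$, which runs from $v$ through $a$ diamonds, then $r$, then $b$ diamonds to $q$. We make two cuts and need slack at least $6$. If a bare triangle is followed by two consecutive diamonds on one of the paths, cut its other two links and collapse: $\delta*\delta=\varepsilon\to\zeta\,[4]\to\delta\,[4]$, slack $8$. So let $m_1,m_2,a,b\le1$; they are not all $0$.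
\begin{itemize}
\item $\{m_1,m_2\}=\{0,1\}$, say $m_1=1$. Cut the links of $v$ on $P_2$ and $P_3$. Then $v$ and the diamond of $P_1$ give $\varepsilon\to\zeta\,[4]$, and $q$, which carries $\delta$ from the cut on $P_2$, gives $\delta*\zeta=\varphi\,[4]$. The slack is $8$.
\item $m_1=m_2=1$. Interchanging $v$ and $q$ if necessary, assume $a\le b$. Cut the links of $v$ on $P_2$ and $P_3$. Then $v$ and the diamond of $P_1$ give $\varepsilon\to\zeta\,[4]$, the diamond of $P_2$ gives $\delta\to\varphi$, and $q$ gives $\varphi*\zeta=\varphi\,[0]$. At $r$ there arrives from $q$ the type $\varphi$ if $b=0$ and $D(\varphi)=\varepsilon$ if $b=1$, and from the cut on $P_3$ the type $\delta$ if $a=0$ and $D(\delta)=\varphi$ if $a=1$. For $(a,b)=(0,0),(0,1),(1,1)$ the step at $r$ is $\delta*\varphi$, $\delta*\varepsilon$, $\varphi*\varepsilon$, with slack $2,8,4$. The total slack is $6,12,8$.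
\item $m_1=m_2=0$. Interchanging $v$ and $q$ if necessary, assume $a=1$. Cut both links $vq$; the network stays connected through $P_3$. Both $v$ and $q$ give $\delta*\delta=\varepsilon$, and the diamond after $v$ gives $\zeta\,[4]$. If $b=0$, then $r$ gives $\varepsilon*\zeta=\delta\,[4]$. If $b=1$, then the diamond before $q$ gives $\zeta\,[4]$. The slack is at least $8$. \qedhere
\end{itemize}
\end{proof}

\section{The orders $30$ and $54$, and the values of $f_t$}\label{sec:exact}

\begin{proposition}\label{prop:3054}
Every connected claw-free cubic graph $G$ of order $30$ or $54$ has $\nu(G)\le4$. In particular it does not satisfy $12\gamma_t=5n+6$.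
\end{proposition}

\begin{proof}
We go through the cases of Section~\ref{sec:upper}. Case (ii) requires $4\mid n$ and does not occur, and in case (iii) we have $\nu<0$.

\emph{Case (iv).} Let $\mathcal W$ be the side of $h$, after the two cuts, that does not contain $v$ and $y$. Suppose first that $\mathcal W$ has a core. It is not a cell, because a triangle and a diamond joined by two links have only one further link in $U$, which would be a bridge of $U$. So $\mathcal W\le\tau-2$ by Theorem~\ref{thm:Rplus}, and $\nu\le6-2-4+4=4$. If $\mathcal W$ has no core, the two cuts have produced a tree, so $c(U)=2$. By Lemma~\ref{lem:multi}(ii), $U$ consists of two triangles joined by three paths, with $m$ diamonds in total, and $n=6+4m$ gives $m\in\{6,12\}$. Some path contains two diamonds. Cut the two links of one triangle that are not on this path, and collapse the triangle and the first two diamonds: $\varepsilon\to\zeta\,[4]\to\delta\,[4]$. The next link is a bridge, and Theorem~\ref{thm:R} and Lemma~\ref{lem:glue} give $\nu\le6-8+4=2$.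

\emph{Case (i).} If $U$ has a bad core, apply Theorem~\ref{thm:Rplus} to the side of a bridge that contains it and Theorem~\ref{thm:R} to the other side; Lemma~\ref{lem:glue} gives $\nu\le4$. So let all cores be cells. Contracting the cells turns $U$ into a tree whose leaves are the $\lambda\ge2$ cells and whose other nodes are triangles of degree $3$ and $d$ diamonds of degree $2$. The degree sum of a tree shows that there are $\lambda-2$ such triangles, so $n=7\lambda+3(\lambda-2)+4d=10\lambda-6+4d$. Since $n\equiv2\pmod4$, $\lambda$ is even. Hence $(\lambda,d)=(2,4)$ for $n=30$, and $(\lambda,d)\in\{(2,10),(4,5),(6,0)\}$ for $n=54$. A cell is a copy of $L$, so it is $\le\alpha$ by Example~\ref{ex:cell} and may be replaced by a terminal $\alpha$. By Theorem~\ref{thm:R} and Lemma~\ref{lem:glue} it suffices to find a side of a bridge that collapses with slack at least $2$.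
\begin{itemize}
\item $\lambda=2$. The tree is a path, and a cell is followed by two diamonds: $\alpha\to\beta\to\alpha\,[4]$.
\item $(\lambda,d)=(6,0)$. The four triangles of degree $3$ form a subtree, and a leaf of this subtree is linked to two cells: $\alpha*\alpha=\alpha\,[2]$.
\item $(\lambda,d)=(4,5)$. There are two triangles of degree $3$, joined by a path with $m$ diamonds, and from each of them two paths of diamonds, called arms, lead to cells. An arm with at least two diamonds gives $\alpha\to\beta\to\alpha\,[4]$. Otherwise each arm has type $\alpha$ (no diamond) or $\beta$ (one diamond). If the two arms at a triangle have the same type, we get $\alpha*\alpha=\alpha\,[2]$ or $\beta*\beta=\delta\,[4]$. Otherwise the four arms contain two diamonds, so $m=3$, and $\alpha*\beta=\varphi\to\varepsilon\to\zeta\,[4]$. \qedhere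
\end{itemize}
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:exact}]
The order $n$ of a cubic graph is even, and $\nu=12\gamma_t-5n\equiv7n\pmod{12}$. So $\nu=6$ requires $n\equiv6\pmod{12}$, and for $n\ge10$ Theorem~\ref{thm:upper} gives
\[
\begin{array}{c|cccccc}
n \bmod 12 & 0&2&4&6&8&10\\ \hline
\nu\le & 0&2&4&6&-4&-2
\end{array}
\]
For $n=6$ the units are two triangles, the graph is the prism, $\gamma_t=2$ by Example~\ref{ex:matching}, and $\nu=-6$. With Propositions~\ref{prop:attained} and~\ref{prop:3054} the first claim follows. For $n\in\{30,54\}$ we have $\nu\le4$ and $\nu\equiv6\pmod{12}$, so $\nu\le-6$.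

Now $\gamma_t/n=\frac5{12}+\frac{\nu}{12n}$, so we maximize $\nu/n$. Only the residues $6,4,2$ can give $\nu>0$, and for each residue the bound on $\nu/n$ is largest at the smallest order that can occur.
\begin{itemize}
\item For $n\ge10$: $\nu/n\le\max(\frac6{18},\frac4{16},\frac2{14})=\frac13$, attained at $n=18$. So $f_t(k)=\frac5{12}+\frac1{36}=\frac49$ for $5\le k\le9$.
\item For $n\ge20$: $\nu/n\le\max(\frac6{42},\frac4{28},\frac2{26})=\frac17$, attained at $n=42$. So $f_t(k)=\frac5{12}+\frac1{84}=\frac37$ for $10\le k\le21$.
\item For $n\ge44$: $\nu/n\le\max(\frac6{66},\frac4{52},\frac2{50})=\frac1{11}$, attained at $n=66$. So $f_t(k)=\frac5{12}+\frac1{132}=\frac{14}{33}$ for $22\le k\le33$.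
\item For $k\ge34$: $n_k\ge78$, so $\nu=6$ is attained at $n=n_k$. Let $n\ge2k$; then $n>n_k-12$. If $n\equiv6$, then $n\ge n_k$. If $n\equiv4$, then $n\ge n_k-2$, and if $n\equiv2$, then $n\ge n_k-4$; both $\frac4{n_k-2}\le\frac6{n_k}$ and $\frac2{n_k-4}\le\frac6{n_k}$ are equivalent to $n_k\ge6$. So the maximum of $\nu/n$ is $6/n_k$, and $f_t(k)=\frac5{12}+\frac1{2n_k}$. \qedhere
\end{itemize}
\end{proof}
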